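# Full comprehension is inconsistent in infinitely-valued Łukasiewicz logic

**Theorem 1.** Work in first-order infinitely-valued Łukasiewicz predicate logic, in the language whose only non-logical symbol is a binary predicate $\in$; equality is not a primitive symbol, and no extensionality axiom is assumed. Let $T$ be the theory whose axioms are exactly the sentences
$$\forall z_1\cdots\forall z_n\,\exists y\,\forall x\,\bigl(x\in y\leftrightarrow\varphi(x,z_1,\dots,z_n)\bigr),\tag{1}$$
one for every formula $\varphi(x,z_1,\dots,z_n)$ in which $y$ does not occur free. Then $T\vdash\bot$.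

In words: "every property defines a set" is contradictory even when truth values may be arbitrary reals between $0$ and $1$. This answers, in the negative, the problem posed by Moh (1954): can one develop set theory with full comprehension in infinitely-valued Łukasiewicz logic?

## 1. The calculus, the truth values, and the companion statements

**The calculus.** The connectives are $\to$ and $\neg$; $\varphi\leftrightarrow\psi$ abbreviates $(\varphi\to\psi)\wedge(\psi\to\varphi)$, and $\bot$ is a false constant, for which we take $\neg(\theta\to\theta)$ with a fixed sentence $\theta$. The propositional axiom schemata are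

* (Ł1) $\varphi\to(\psi\to\varphi)$,
* (Ł2) $(\varphi\to\psi)\to((\psi\to\chi)\to(\varphi\to\chi))$,
* (Ł3) $((\varphi\to\psi)\to\psi)\to((\psi\to\varphi)\to\varphi)$,
* (Ł4) $(\neg\varphi\to\neg\psi)\to(\psi\to\varphi)$,

and the quantifier axioms are
$$\forall x\,\varphi\to\varphi(t),\qquad \varphi(t)\to\exists x\,\varphi,\qquad \forall x(\nu\to\varphi)\to(\nu\to\forall x\,\varphi),\qquad \forall x(\varphi\to\nu)\to(\exists x\,\varphi\to\nu),$$
with $t$ substitutable for $x$ in the first two and $x$ not free in $\nu$ in the last two. The rules are modus ponens and generalization. $T$ is consistent if it does not prove every formula, equivalently if $T\nvdash\bot$.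

**Truth values.** A *$[0,1]$-structure* is a nonempty set $M$ with a function $E:M^2\to[0,1]$. Formulas with parameters from $M$ get values by
$$\|x\in y\|=E(x,y),\qquad \neg s=1-s,\qquad s\to t=\min(1,1-s+t),\qquad \forall=\inf,\quad\exists=\sup .$$
The following operations on $[0,1]$ are obtained from $\to$ and $\neg$, so we may use them inside formulas:
$$s\vee t=\max(s,t)=(s\to t)\to t,\qquad s\wedge t=\min(s,t)=\neg(\neg s\vee\neg t),$$
$$s\oplus t=\min(1,s+t)=\neg s\to t,\qquad s\ominus t=\max(0,s-t)=\neg(s\to t),\qquad s\otimes t=\max(0,s+t-1)=\neg(s\to\neg t),$$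
$$|s-t|=(s\ominus t)\vee(t\ominus s),\qquad ns=s\oplus\dots\oplus s\ (n\text{ times, truncated at }1),$$
$$\beta(t)=t\otimes t=\max(0,2t-1),\qquad \sigma(t)=2\beta(t)=\min(1,\max(0,4t-2)).$$
Negation and multiples bind more strongly than $\wedge,\vee$, and $\neg 4s$ means $\neg(4s)$. We shall use all the time that
$$\sigma(t)=0\iff t\le\tfrac12,\qquad \sigma(t)=1\iff t\ge\tfrac34,\qquad \|\varphi\leftrightarrow\psi\|=1-\bigl|\,\|\varphi\|-\|\psi\|\,\bigr|.\tag{2}$$
All these operations are continuous. In particular no connective can say "this value is exactly $1$". The functions $\beta$ and $\sigma$ are the best substitutes: they sharpen values that already keep away from the middle.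

The calculus is sound: every axiom has value $1$ in every $[0,1]$-structure, and the rules preserve value $1$. For the last quantifier axiom, for instance, this is the identity $\inf_x\min(1,1-\varphi(x)+\nu)=\min(1,1-\sup_x\varphi(x)+\nu)$. The constant $\bot$ has value $0$.

**Theorem 2 (stronger).** There are finitely many instances $A_1,\dots,A_k$ of comprehension (1) and an $m\ge1$ such that in every $[0,1]$-structure $(M,E)$ some $A_i$ has value $\le1-\frac1m$.

**Theorem 3 (quantifiers are necessary).** The subtheory of $T$ with comprehension only for quantifier-free $\varphi$ is consistent.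

**Corollary.** Full comprehension is inconsistent in every logic extending this one (in particular in all finitely-valued Łukasiewicz logics, which is Moh's theorem) and in every theory extending $T$.

The Corollary follows at once from Theorem 1, since a proof of $\bot$ from $T$ remains a proof in every stronger logic or theory. Theorem 3 is proved in Section 2; Theorems 2 and 1 take the rest of the lecture. The argument is carried out in ZFC and is semantic.

## 2. Russell's set, its variants, and what continuity permits

**Russell's set.** Apply (1) to $\varphi(x)=\neg(x\in x)$. If the resulting $y$ satisfies the biconditional with value $1$, then $s=E(y,y)$ satisfies $s=1-s$. Classically this is absurd. Here $s=\frac12$, and nothing is wrong.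

**Harder variants.** Apply (1) to $\varphi(x)=\neg k(x\in x)$. Now $s=1-\min(1,ks)$. If $ks\ge1$ this gives $s=0$, impossible; so $s=1-ks$, that is, $s=\frac1{k+1}$. If only the values $0,\frac1k,\frac2k,\dots,1$ are allowed, there is no solution. The two sides then differ by a nonzero multiple of $\frac1k$ for every choice of $y$ (look at $x=y$), so this instance of comprehension has value at most $1-\frac1k$ in every structure with those values. The finitely-valued logics fall one by one in this way. In $[0,1]$, however, each of these equations is solvable.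

**The general reason.** A quantifier-free condition on $s$ reads $s=g(s)$ with $g:[0,1]\to[0,1]$ continuous, and such a $g$ has a fixed point. This is the natural first approach to a consistency proof: construct a model as a fixed point. For quantifier-free formulas it succeeds completely.

**Proof of Theorem 3.** Let $\mathrm{Tm}$ be the set of formal closed terms generated as follows: if $\varphi(x,z_1,\dots,z_n)$ is a quantifier-free formula (with this list of variables) and $t_1,\dots,t_n\in\mathrm{Tm}$, then $c_\varphi(t_1,\dots,t_n)\in\mathrm{Tm}$; one starts with $n=0$. Every term has this form in exactly one way. Let $\mathcal E=[0,1]^{\mathrm{Tm}\times\mathrm{Tm}}$, a compact convex subset of the locally convex space $\mathbb R^{\mathrm{Tm}\times\mathrm{Tm}}$ with the product topology. Define $\Gamma:\mathcal E\to\mathcal E$ by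
$$\Gamma(E)(s,c_\varphi(\bar t))=\|\varphi(s,\bar t)\|_E .$$
As $\varphi$ is quantifier-free, $\|\varphi(s,\bar t)\|_E$ is a continuous function of finitely many coordinates of $E$. So $\Gamma$ is continuous, and by the Schauder–Tychonoff theorem it has a fixed point $E$. In $(\mathrm{Tm},E)$ every instance of comprehension with quantifier-free $\varphi$ has value $1$, witnessed by $y=c_\varphi(\bar t)$. By soundness the quantifier-free subtheory does not prove $\bot$. $\square$

**Where this stops.** If $\varphi$ contains a quantifier, $\|\varphi\|_E$ involves an infimum over infinitely many coordinates, and this is not continuous in the product topology. Indeed, let $v_n\in[0,1]^{\mathbb N}$ have $n$-th coordinate $0$ and all others $1$. Then $v_n$ converges coordinatewise to the constant $1$, but $\inf v_n=0$ for all $n$. In the sup-norm the infimum is continuous (it is $1$-Lipschitz), but there the cube is not compact: the $v_n$ have mutual distance $1$. So a contradiction, if there is one, must use a self-referential condition involving a quantity that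 no finite set of coordinates controls.

## 3. An equation on $\mathbb N$ with no solution

A $\limsup$ is such a quantity. Consider the following equation for $f:\mathbb N\to[0,1]$, with $\inf\emptyset=1$:
$$f(n)=\min\Bigl(1,\,2\max\bigl(0,\inf_{m<n}f(m)-L\bigr)\Bigr),\qquad L=\inf_n\sup_{m>n}f(m).\tag{3}$$

**Claim.** No $f:\mathbb N\to[0,1]$ satisfies (3).

First, $L=0$. Let $\eta>0$ and choose $n$ with $\sup_{m>n}f(m)\le L+\eta$. Then $f(n+1)\le L+\eta$. For $m>n+1$ the infimum in (3) is at most $f(n+1)$, so $f(m)\le2\max(0,f(n+1)-L)\le2\eta$. Hence $L\le2\eta$, and $\eta$ was arbitrary. So $f(n)=\min(1,2\inf_{m<n}f(m))$. Then $f(0)=1$, and by induction $f(n)=1$ for all $n$. Hence $L=1$, a contradiction. $\square$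

That the order is unbounded matters: on $\{0,\dots,N\}$, with $\sup\emptyset=0$, the constant function $f=1$ solves (3), with $L=0$.

What did we use of $(\mathbb N,<)$? The relation takes only the values true and false; it is transitive; every element has a larger one; and a nonempty set of "bad" $n$, those with $f(n)\neq1$, has a minimal element. If a model of comprehension contained such an order, *defined by formulas*, and if equations such as (3) could be solved inside the model by self-reference, we would be done.

The difficulty is to obtain the order. We cannot bring $\mathbb N$ in from outside, because self-reference is available only for what formulas express. Nor can we simply define $\mathbb N$ inside: "belongs to every set that contains $0$ and is closed under successor" has some value in $[0,1]$, and nothing said so far makes it $0$ or $1$. What saves us is that the minimal-element property is needed only for *definable* sets. So we shall let the elements of our order be (codes of) relations that are well-founded *as far as definable sets can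 tell*, compared by embeddability. The work lies in making all of this two-valued although every connective is continuous.

## 4. From $T$ to a naive structure

**Definition.** A $[0,1]$-structure $(M,E)$ is **naive** if for every formula $\varphi(x,\bar z)$ and all $\bar z\in M$ there is $y\in M$ with $E(x,y)=\|\varphi(x,\bar z)\|$ exactly, for all $x\in M$.

**Proposition 4.** There is no naive structure.

This is proved in Sections 5–9. Here we show that it implies Theorem 2, and that Theorem 2 implies Theorem 1.

**4.1. Proposition 4 implies Theorem 2.** The purpose of this step is to turn approximate comprehension into exact comprehension by an ultraproduct. Enumerate the instances of (1) as $A_1,A_2,\dots$. If Theorem 2 fails, then for each $n\ge1$ there is $(M_n,E_n)$ giving $A_1,\dots,A_n$ values $\ge1-\frac1n$. Let $U$ be a nonprincipal ultrafilter on $\{1,2,\dots\}$, let $M=\prod_nM_n$, and put $E(x,y)=\lim_UE_n(x_n,y_n)$. Recall that every sequence in $[0,1]$ has a $U$-limit. We claim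
$$\|\varphi(\bar x)\|=\lim_U\|\varphi(\bar x_n)\|_n\qquad\text{for all }\varphi\text{ and }\bar x\in M.$$
This is proved by induction on $\varphi$. Atomic formulas: by definition. Connectives are continuous, so they commute with $\lim_U$. For $\exists v\,\varphi$ the induction hypothesis gives
$$\|\exists v\,\varphi(v,\bar x)\|=\sup_{v\in M}\lim_U\|\varphi(v_n,\bar x_n)\|_n\le\lim_U\|\exists v\,\varphi(v,\bar x_n)\|_n .$$
Equality holds, because we may choose $v_n\in M_n$ with $\|\varphi(v_n,\bar x_n)\|_n\ge\|\exists v\,\varphi(v,\bar x_n)\|_n-\frac1n$, and $\lim_U\frac1n=0$. The case of $\forall$ follows from $\inf=1-\sup(1-\cdot)$.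

Now let $A_k$ be the instance for $\varphi$ and let $\bar z\in M$. For $n\ge k$ the supremum over $y$ in $A_k$, at $\bar z_n$, is $\ge1-\frac1n$ in $M_n$, so there is $y_n\in M_n$ with $|E_n(x,y_n)-\|\varphi(x,\bar z_n)\|_n|\le\frac2n$ for all $x\in M_n$. For $n<k$ choose $y_n$ arbitrarily. Then $y=(y_n)$ satisfies
$$\bigl|E(x,y)-\|\varphi(x,\bar z)\|\bigr|=\lim_U\bigl|E_n(x_n,y_n)-\|\varphi(x_n,\bar z_n)\|_n\bigr|\le\lim_U\tfrac2n=0$$
for all $x\in M$. So $M$ is naive, contradicting Proposition 4.

**4.2. Theorem 2 implies Theorem 1.** It suffices to show: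
$$\textit{if }T\nvdash\bot,\textit{ some }[0,1]\textit{-structure gives all axioms of }T\textit{ the value }1,\tag{4}$$
since such a structure contradicts Theorem 2. The plan is to use completeness with respect to linearly ordered algebras, and then to remove infinitesimals.

**Step (a): our calculus is Hájek's system Ł∀.** This is needed in order to quote his completeness theorem. The axioms Ł1–Ł4 with modus ponens prove all $[0,1]$-tautologies (Rose–Rosser, Chang), so we may use any of them; write $\varphi\,\&\,\psi:=\neg(\varphi\to\neg\psi)$. Among Hájek's quantifier axioms only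
$$(\forall3)\qquad\forall x(\varphi\vee\nu)\to(\forall x\,\varphi\vee\nu)\qquad(x\text{ not free in }\nu)$$
is not on our list. We derive it.

*(i) $\exists x\varphi\wedge\nu\to\exists x(\varphi\wedge\nu)$.* Let $c$ be $\exists x\varphi\to\nu$; here $x$ is not free. From $\varphi\to\exists x\varphi$ we get $c\to(\varphi\to\nu)$. The formula
$$(c\to(\varphi\to\nu))\to(\varphi\to(c\to\varphi\wedge\nu))$$
is a tautology: if $\varphi\le\nu$, then $\varphi\wedge\nu=\varphi$ and the conclusion has value $1$; if $\varphi>\nu$, then $\varphi\wedge\nu=\nu$ and the conclusion has the same value as the premise. So $\varphi\to(c\to\varphi\wedge\nu)$, and with $\varphi\wedge\nu\to\exists x(\varphi\wedge\nu)$ we get $\varphi\to(c\to\exists x(\varphi\wedge\nu))$. Generalization and the last quantifier axiom give $\exists x\varphi\to(c\to\exists x(\varphi\wedge\nu))$, that is, $\exists x\varphi\,\&\,(\exists x\varphi\to\nu)$ implies $\exists x(\varphi\wedge\nu)$. Since $A\wedge\nu$ is equivalent to $A\,\&\,(A\to\nu)$, (i) follows.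

*(ii) $\neg\forall x\psi\to\exists x\neg\psi$.* From $\neg\psi\to\exists x\neg\psi$ we get $\neg\exists x\neg\psi\to\psi$, then by generalization and the third quantifier axiom $\neg\exists x\neg\psi\to\forall x\psi$. Contrapose.

*(iii) $\exists x(\neg\varphi\wedge\neg\nu)\to\neg\forall x(\varphi\vee\nu)$.* From $\forall x(\varphi\vee\nu)\to\varphi\vee\nu$ we get $(\neg\varphi\wedge\neg\nu)\to\neg\forall x(\varphi\vee\nu)$. Generalize and use the last quantifier axiom.

By (ii), (i), (iii), each of the formulas
$$\neg(\forall x\varphi\vee\nu),\qquad\exists x\neg\varphi\wedge\neg\nu,\qquad\exists x(\neg\varphi\wedge\neg\nu),\qquad\neg\forall x(\varphi\vee\nu)$$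
provably implies the next. Contraposing from the first to the last gives $(\forall3)$.

**Step (b): a model over some chain.** Recall that an *MV-algebra* is a commutative monoid $(\mathbf L,\oplus,0)$ with a unary $\neg$ satisfying $\neg\neg x=x$, $x\oplus\neg0=\neg0$ and $\neg(\neg x\oplus y)\oplus y=\neg(\neg y\oplus x)\oplus x$. One writes $1=\neg0$, $x\to y=\neg x\oplus y$, and $x\le y$ iff $x\to y=1$; the other operations are defined as in $[0,1]$. It is an *MV-chain* if $\le$ is linear. Besides $[0,1]$ there are MV-chains with infinitesimals, for example the chain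
$$0<c<2c<3c<\cdots\qquad\cdots<1-3c<1-2c<1-c<1 .$$
An $\mathbf L$-structure is defined like a $[0,1]$-structure; it is *safe* if all infima and suprema needed to evaluate formulas exist in $\mathbf L$. Hájek's strong completeness theorem (*Metamathematics of Fuzzy Logic*, Kluwer 1998, Section 5.2), applied to Ł∀, reads: for a countable language, a theory $T$ and a formula $\varphi$, we have $T\vdash\varphi$ iff $\varphi$ has value $1$ in every safe $\mathbf L$-model of $T$, for every MV-chain $\mathbf L$. So if $T\nvdash\bot$, there are an MV-chain $\mathbf L$ and a safe $\mathbf L$-model $(M,E_L)$ of $T$ in which $\bot$ does not have value $1$; in particular $0\ne1$ in $\mathbf L$.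

**Step (c): collapsing to $[0,1]$.** We need a homomorphism $h:\mathbf L\to[0,1]$ that respects the quantifiers. An *ideal* is a set containing $0$, closed downwards and under $\oplus$. In a chain, downward closed sets are linearly ordered by inclusion. So the union $\mathrm{Rad}$ of all ideals not containing $1$ is the unique maximal ideal. In the example above, $\mathrm{Rad}=\{0,c,2c,\dots\}$. The quotient $\mathbf L/\mathrm{Rad}$ is a simple MV-chain and embeds into $[0,1]$ (Chang). Let $h:\mathbf L\to[0,1]$ be the composite; it is an order-preserving homomorphism, and $h(x)=0$ iff $x\in\mathrm{Rad}$.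

*$h$ preserves existing infima of nonempty families, hence, via $\neg$, existing suprema.* The word "existing" is essential: in the example the elements $1-nc$ have $h$-value $1$, while their lower bounds are the elements $nc$, with $h$-value $0$ and with no greatest one among them. Let $a=\inf_ia_i$ exist in $\mathbf L$. Clearly $h(a)\le\gamma:=\inf_ih(a_i)$. Suppose $h(a)<\gamma$.

* If $\mathrm{Rad}\ne\{0\}$, take $0<c\in\mathrm{Rad}$. Since $h(a_i\ominus a)=h(a_i)\ominus h(a)\ge\gamma-h(a)>0$, we have $a_i\ominus a\notin\mathrm{Rad}$, hence $a_i\ominus a\ge c$ (otherwise it would lie below $c\in\mathrm{Rad}$). So $a_i=a\oplus(a_i\ominus a)\ge a\oplus c$ for all $i$. Thus $a\oplus c$ is a lower bound, and $a\oplus c=a$. But $(a\oplus c)\ominus a=c\wedge\neg a>0$, because $a<1$ (as $h(a)<\gamma\le1$). This is a contradiction.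
* If $\mathrm{Rad}=\{0\}$, then $\mathbf L$ is via $h$ a subalgebra of $[0,1]$, hence finite or dense in $[0,1]$. If it is finite, the infimum is attained, so $h(a)=\gamma$. If it is dense, some $b\in\mathbf L$ lies strictly between $a$ and $\gamma$; it is a lower bound of the $a_i$ larger than $a$. Both cases are contradictory.

By induction on formulas, every formula has value $h(\|\cdot\|_L)$ in the $[0,1]$-structure $(M,h\circ E_L)$; at quantifiers we use that the families are nonempty and that the infima and suprema exist by safety. So all axioms of $T$ have value $1$ there. This proves (4). $\square$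

From now on, suppose for contradiction that **$(M,E)$ is naive**. Let $\mathcal D_n$ be the set of functions $M^n\to[0,1]$ definable by formulas with parameters from $M$. These sets are closed under all the operations of Section 1 and under $\sup$ and $\inf$ over a variable. Naivety says
$$\mathcal D_1=\{E(\cdot,d):d\in M\}.\tag{5}$$
So quantifying over $d\in M$ is quantifying over all definable fuzzy sets.

## 5. Equality, patterns, codes and fixed points in a naive structure

**5.1. Crisp equality.** We want a definable equality with values in $\{0,1\}$ only. Let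
$$\mathrm{eq}(u,x)=\inf_z\bigl(1-|E(u,z)-E(x,z)|\bigr).$$
Fix $x$. By naivety there is $z$ with $E(u,z)=\beta(\mathrm{eq}(u,x))$ for all $u$. As $\mathrm{eq}(x,x)=1$, we have $E(x,z)=1$. This $z$ is one of those in the infimum, so for all $u$
$$\mathrm{eq}(u,x)\le1-|\beta(\mathrm{eq}(u,x))-1|=\beta(\mathrm{eq}(u,x))=\max(0,2\,\mathrm{eq}(u,x)-1).$$
A number $s\in[0,1]$ with $s\le\max(0,2s-1)$ is $0$ or satisfies $s\le2s-1$, that is, $s=1$. So $\mathrm{eq}(u,x)\in\{0,1\}$.

The relation $\mathrm{eq}=1$ says $E(u,z)=E(x,z)$ for all $z$; it is an equivalence relation and respects the first argument of $E$. It respects the second too. For fixed $u$ there is $w$ with $E(v,w)=E(u,v)$ for all $v$, so $\mathrm{eq}(x,y)=1$ gives $E(u,x)=E(x,w)=E(y,w)=E(u,y)$. Hence we may pass to the quotient of $M$ by this relation. Formulas keep their values there, so it is again naive, and in it $\mathrm{eq}(u,x)=1$ only if $u=x$. We assume this done and write $[u=x]$ for $\mathrm{eq}(u,x)$, which is $1$ if $u=x$ and $0$ otherwise.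

**5.2. The constant one half.** Take $\varrho$ with $E(x,\varrho)=1-E(x,x)$ for all $x$. Then $E(\varrho,\varrho)=\frac12$. So $\frac12$ may be used in formulas; Russell's set has become a tool.

**5.3. Patterns.** We need names for pairs $(x,y)$, for single elements $x$, and for one extra point $*$, which a formula can recognise robustly. For $x,y\in M$ let
$$e_{xy}(u)=[u=x]\vee(\tfrac12\wedge[u=y]),\qquad e_x(u)=\tfrac12\wedge[u=x],\qquad e_*(u)=0.$$
For $x\neq y$, the pattern $e_{xy}$ has value $1$ at $x$, $\frac12$ at $y$, and $0$ elsewhere, so the order of the pair is visible; $e_{xx}$ has value $1$ at $x$ and $0$ elsewhere.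

*Distinct patterns have sup-distance $\ge\frac12$:*

* $e_{xy},e_{x'y'}$ with $x\ne x'$: at $u=x$ the values are $1$ and $\le\frac12$.
* $e_{xy},e_{xy'}$ with $y\ne y'$: one of $y,y'$, say $y$, is different from $x$; at $u=y$ the values are $\frac12$ and $0$.
* $e_{xy}$ against $e_{x'}$ or $e_*$: at $u=x$ the values are $1$ and $\le\frac12$.
* $e_x$ against $e_{x'}$ with $x'\ne x$, or against $e_*$: at $u=x$ the values are $\frac12$ and $0$.

For a pattern $e$ put
$$\pi_e(p)=\neg4\sup_u|E(u,p)-e(u)|,$$
and write $\pi_{xy},\pi_x,\pi_*$; these are definable as functions of $p,x,y$. If $\pi_e(p)>0$, then $E(\cdot,p)$ has sup-distance $<\frac14$ from $e$. Therefore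
$$\text{for each }p\text{ at most one pattern }e\text{ has }\pi_e(p)>0.\tag{6}$$
By naivety each pattern $e$ has an *exact* $p$, one with $E(\cdot,p)=e$, and then $\pi_e(p)=1$.

**5.4. Codes.** Naivety lets elements stand for functions in $\mathcal D_1$; we want elements that stand for binary functions as well. For $a\in M$ let
$$R^\circ_a(x,y)=\sup_p\bigl(\pi_{xy}(p)\wedge E(p,a)\bigr),\qquad q^\circ_a(x)=\sup_p\bigl(\pi_x(p)\wedge E(p,a)\bigr).$$

**Lemma 5.4.** For all $q\in\mathcal D_1$ and $R\in\mathcal D_2$ there is $a\in M$ (a *code* of $(q,R)$) with $q^\circ_a=q$ and $R^\circ_a=R$.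

Proof. Take $a$ with
$$E(p,a)=\sup_{x,y}\bigl(\pi_{xy}(p)\wedge R(x,y)\bigr)\vee\sup_x\bigl(\pi_x(p)\wedge q(x)\bigr).$$
If $\pi_{xy}(p)>0$, all other $\pi$'s vanish at $p$ by (6), so $E(p,a)=\pi_{xy}(p)\wedge R(x,y)$. Hence $R^\circ_a(x,y)\le R(x,y)$, and an exact $p$ gives equality. The same argument works for $q$. $\square$

**5.5. Self-reference.** We want to solve equations for a function $f$ in terms of a formula that mentions $f$.

**Lemma 5.5.** Let $\Phi(x)$ be a formula with parameters in the language with an additional unary predicate $X$. There is $f\in\mathcal D_1$ with $f(x)=\|\Phi(x)\|_{X:=f}$ for all $x$.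

Proof. Let $\Psi(x,u)$ arise from $\Phi(x)$ by replacing each atom $X(m)$ by $R^\circ_u(m,u)$, where $u$ is a new variable. By Lemma 5.4 choose $\theta\in M$ with $R^\circ_\theta(x,u)=\Psi(x,u)$ for all $x,u$. Put $f(x)=R^\circ_\theta(x,\theta)=\Psi(x,\theta)$. In $\Psi(x,\theta)$ each atom $X(m)$ of $\Phi(x)$ has been replaced by $R^\circ_\theta(m,\theta)=f(m)$. So $f(x)=\|\Phi(x)\|_{X:=f}$. $\square$

For instance, $\Phi(x)=\neg X(x)$ yields the constant function $f=\frac12$. Nothing here prevents $\Phi$ from containing quantifiers.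

## 6. Frames: relations that are two-valued where it matters

We now set up the elements of the future order. They should be crisp relations $R$ on crisp sets $P$. But membership in a set such as "the $p$ close to a pattern" fades continuously, so we must allow the domain to be fuzzy. The remedy is to insist that every partial member is indistinguishable from some full member.

For $q\in\mathcal D_1$, $R\in\mathcal D_2$ let $P=\{q>0\}$, $K=\{q=1\}$, and
$$w_{q,R}(x,x')=\inf_y\Bigl[\neg q(y)\vee\bigl((1-|R(x,y)-R(x',y)|)\wedge(1-|R(y,x)-R(y,x')|)\bigr)\Bigr].$$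

**Definition.** Elements $x,x'\in P$ are *twins* if $R(x,y)=R(x',y)$ and $R(y,x)=R(y,x')$ for all $y\in P$; this is an equivalence relation on $P$. The pair $F=(q,R)$ is a **frame** if

* (F1) $R(x,y)\in\{0,1\}$ for $x,y\in P$;
* (F2) every $x\in P$ has a twin in $K$.

*Example.* Let $a\ne b$ in $M$, $q(x)=[x=a]\vee[x=b]$ and $R(x,y)=[x=a]\wedge[y=b]$: this is the two-element chain. With $q(x)=[x=a]\vee(\frac12\wedge[x=b])$ and $R=0$ we get a frame with $P=\{a,b\}$ and $K=\{a\}$; here $a,b$ are twins. With the same $q$ and $R(x,y)=[x=a]\wedge[y=b]$ we do not get a frame, since $b$ has no twin in $K$. (Two distinct elements exist: take one with $E(\cdot,a)=0$ and one with $E(\cdot,b)=1$.)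

**Lemma 6.1.** In a frame, for $x,x'\in P$: $w(x,x')=1$ if they are twins, and $w(x,x')=0$ otherwise.

Proof. If they are twins, the bracket is $1$ for $y\in P$, and also for $y\notin P$, where $\neg q(y)=1$. Otherwise they differ at some $z\in P$: $R(x,z)\ne R(x',z)$ or $R(z,x)\ne R(z,x')$. They differ in the same way at a twin $z'\in K$ of $z$. There $\neg q(z')=0$, and by (F1) one of the differences is $1$. So $w(x,x')=0$. $\square$

Thus "twins" is a definable crisp relation on $P$.

**Definition.** An *$F$-set* is a $D\in\mathcal D_1$ that is $\{0,1\}$-valued and twin-invariant on $P$. It is *progressive* if for every $x\in P$: if $D(y)=1$ for all $y\in P$ with $R(y,x)=1$, then $D(x)=1$. The frame $F$ is **wf** if every progressive $F$-set is $1$ on $P$.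

So wf is well-foundedness tested by definable sets only: if an $F$-set takes the value $0$ on $P$, it is not progressive, so there is $x\in P$ with $D(x)=0$ and $D=1$ on all predecessors of $x$.

*Example.* The two-element chain is wf: for progressive $D$ first $D(a)=1$, then $D(b)=1$. The frame $(0,0)$, with $P=\emptyset$, is wf. The loop $q(x)=[x=a]$, $R(x,y)=[x=a]\wedge[y=a]$ is not wf: $D=0$ is progressive, since the only predecessor of $a$ is $a$ itself, where $D$ is not $1$.

**Definition.** For frames $G,F$ and $b\in P_F$ write $G\prec_bF$ (*via $J$*) if there is $J\in\mathcal D_2$ with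

* (J1) for all $x\in P_G$ there is $y\in K_F$ with $J(x,y)=1$;
* (J2) for $x_1,x_2\in P_G$ and $y_1,y_2\in P_F$: $J(x_1,y_1)>0$, $J(x_2,y_2)>0$ and $R_G(x_1,x_2)=1$ imply $R_F(y_1,y_2)=1$;
* (J3) for $x\in P_G$, $y\in P_F$: $J(x,y)>0$ implies $R_F(y,b)=1$.

$G\prec F$ means $G\prec_bF$ for some $b\in P_F$.

Think of $J$ as a many-valued map that sends $G$, preserving the relation, into the predecessors of $b$. If $b,b'$ are twins in $F$, then $G\prec_bF\iff G\prec_{b'}F$, because only (J3) mentions $b$.

*Example.* The one-point frame $q(x)=[x=a]$, $R=0$ satisfies $G\prec_bF$ for $F$ the two-element chain above, via $J(x,y)=[x=a]\wedge[y=a]$. The empty frame satisfies $G\prec_bF$ for every $b\in P_F$, via $J=0$. Nothing is $\prec$ the empty frame, since there is no $b$.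

**Lemma 6.2 (composition).** Let $H\prec_bG$ via $J_1$ and $G\prec_cF$ via $J$. Put $J_2(u,z)=\sup_v\bigl(q_G(v)\wedge J_1(u,v)\wedge J(v,z)\bigr)$.

(i) $H\prec_cF$ via $J_2$; in particular $\prec$ is transitive.

(ii) If $y\in P_F$ and $J(b,y)>0$, then $H\prec_yF$ via $J_2$.

Proof. (J1): for $u\in P_H$ pick $v\in K_G$ with $J_1(u,v)=1$, then $z\in K_F$ with $J(v,z)=1$; so $J_2(u,z)=1$. Next observe that if $J_2(u,z)>0$, there is $v\in P_G$ with $J_1(u,v)>0$ and $J(v,z)>0$.

(J2): let $J_2(u_i,z_i)>0$ with corresponding $v_i$ $(i=1,2)$, and $R_H(u_1,u_2)=1$. Then $R_G(v_1,v_2)=1$ by (J2) for $J_1$, and $R_F(z_1,z_2)=1$ by (J2) for $J$.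

(J3) for $c$: $J(v,z)>0$ gives $R_F(z,c)=1$.

(J3) for $y$ in case (ii): $R_G(v,b)=1$ by (J3) for $J_1$. As $J(v,z)>0$ and $J(b,y)>0$, (J2) for $J$ gives $R_F(z,y)=1$. $\square$

Part (ii) will supply descents: if $H$ lies below $G$, and $G$ lies below $F$ at the point $c$, then $H$ lies below $F$ at a predecessor $y$ of $c$.

## 7. Reducts and successors

**Reducts.** When formulas recognise frames, they will look at $\sigma q,\sigma R$ instead of $q,R$. We must know that this changes nothing essential. For a frame $F=(q,R)$ let $F'=(\sigma q,\sigma R)$, its *reduct*. By (2), $P'=\{q>\frac12\}$, $K'=\{q\ge\frac34\}$, so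
$$K\subseteq K'\subseteq P'\subseteq P,\qquad\sigma R=R\text{ on }P^2 .$$
Write $q'=\sigma q$ and $w=w_{q,R}$. For $q(x)=[x=a]\vee(\frac12\wedge[x=b])$ and $R=0$, for example, passing to $F'$ just discards the partial member $b$.

**Lemma 7.1.** Let $F$ be a frame.

(a) $F'$ is a frame, and for $x,x'\in P'$: twins in $F'$ $\iff$ twins in $F$.

(b) If $F$ is wf, so is $F'$.

(c) For every frame $G$: $G\prec F\iff G\prec F'$.

(d) For every frame $G$ and $b\in P_G$: $F\prec_bG\iff F'\prec_bG$.

Proof of (a). If $x,x'\in P'$ differ at $z\in P$, they differ at a twin of $z$ in $K\subseteq P'$. This gives "$\Rightarrow$", and "$\Leftarrow$" is immediate from $P'\subseteq P$. (F1) is clear. (F2): each $x\in P'$ has an $F$-twin in $K\subseteq K'$, which is an $F'$-twin.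

Proof of (b). We extend a test set from $P'$ to $P$ along twins. Let $D'$ be a progressive $F'$-set and
$$D(x)=\sup_{x'}\bigl(w(x,x')\wedge q'(x')\wedge D'(x')\bigr).$$
For $x\in P$, only twins $x'\in P'$ of $x$ contribute. On these $D'$ has a common value by (a), and some twin lies in $K$, where $q'=1$. So $D(x)$ is that common value. Hence $D$ is an $F$-set, and $D=D'$ on $P'$. It is progressive: let all predecessors of $x$ in $P$ have $D=1$, and let $x'\in K$ be a twin of $x$. Every $y\in P'$ with $R(y,x')=1$ has $R(y,x)=1$, so $D'(y)=D(y)=1$. As $D'$ is progressive, $D'(x')=1$, that is, $D(x)=1$. Since $F$ is wf, $D=1$ on $P$, and so $D'=1$ on $P'$.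

Proof of (c). "$\Rightarrow$": let $G\prec_bF$ via $J$. Replacing $b$ by a twin, we may assume $b\in K\subseteq P'$. The same $J$ works for $F'$: (J1) because $K\subseteq K'$, (J2) and (J3) because $P'\subseteq P$ and $\sigma R=R$ on $P^2$.

"$\Leftarrow$": let $G\prec_bF'$ via $J$, and put $J^*(x,y)=\sup_{y'}\bigl(w(y,y')\wedge q'(y')\wedge J(x,y')\bigr)$. (J1): for $x\in P_G$ take $y'\in K'$ with $J(x,y')=1$ and an $F$-twin $y\in K$ of $y'$; then $J^*(x,y)=1$. If $J^*(x,y)>0$ with $x\in P_G$, $y\in P$, then $y$ has a twin $y'\in P'$ with $J(x,y')>0$. So for (J2): if $J^*(x_i,y_i)>0$ and $R_G(x_1,x_2)=1$, then $R(y_1',y_2')=1$, hence $R(y_1,y_2)=1$ by twin-invariance of $R$. For (J3), with the same $b$: $R(y',b)=1$, hence $R(y,b)=1$.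

Proof of (d). "$\Rightarrow$": the same $J$ works, since $P'\subseteq P$ and $\sigma R=R$ on $P^2$.

"$\Leftarrow$": let $F'\prec_bG$ via $J$, and put $J^*(x,y)=\sup_{x'}\bigl(w(x,x')\wedge q'(x')\wedge J(x',y)\bigr)$. (J1): for $x\in P$ take a twin $x'\in K$; then $q'(x')=1$, and there is $y\in K_G$ with $J(x',y)=1$, so $J^*(x,y)=1$. If $J^*(x,y)>0$ with $x\in P$, $y\in P_G$, then $x$ has a twin $x'\in P'$ with $J(x',y)>0$. (J3): $R_G(y,b)=1$ by (J3) for $J$. (J2): if $J^*(x_i,y_i)>0$ and $R(x_1,x_2)=1$, then $R(x_1',x_2')=1$, so $R_G(y_1,y_2)=1$ by (J2) for $J$. $\square$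

**Successors.** The toy equation (3) needed an order without a last element. Given $F$, we put one new point on top. The points of the new frame will be those $p$ that are close to a pattern $e_x$ with $x\in P$ (a copy of $x$) or to $e_*$ (the top).

**Lemma 7.2.** For every wf frame $F=(q,R)$ there is a wf frame $F_1$ with $F\prec F_1$.

Proof. Let $F_1=(q_1,R_1)$ with
$$q_1(p)=\beta(\pi_*(p))\vee\sup_x\bigl(\beta(\pi_x(p))\wedge q(x)\bigr),$$
$$R_1(p,p')=\sup_{x,x'}\bigl(2\pi_x(p)\wedge2\pi_{x'}(p')\wedge R(x,x')\bigr)\vee\sup_x\bigl(2\pi_x(p)\wedge2\pi_*(p')\bigr).$$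

*Description of $F_1$.* We have $q_1(p)>0$ iff either $\pi_*(p)>\frac12$ (then $p$ has *type $*$*) or $\pi_x(p)>\frac12$ for some $x\in P$, unique by (6) (then $p$ has *type $x$*). If $\pi_e(p)>\frac12$, then $2\pi_e(p)=1$ and the other $\pi$'s vanish at $p$. Hence on $P_1$:
$$R_1(p,p')=\begin{cases}R(x,x')&\text{for types }x,x',\\1&\text{for types }x,*,\\0&\text{if }p\text{ has type }*.\end{cases}$$
So (F1) holds.

*(F2).* If $p$ has type $x$, let $x'\in K$ be a twin of $x$ and $p'$ exact for $e_{x'}$. Then $q_1(p')=1$, and $p,p'$ are twins by the description of $R_1$. Any two points of type $*$ are twins; for $p$ of type $*$ take $p'$ exact for $e_*$, where $q_1(p')=1$.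

*$F_1$ is wf.* We pull a test set back to $F$. Let $D$ be a progressive $F_1$-set and $D_0(x)=\sup_p\bigl(\beta(\pi_x(p))\wedge D(p)\bigr)$. For $x\in P$ the points $p$ with $\beta(\pi_x(p))>0$ are exactly the points of type $x$. They are mutual twins, so $D$ has one value on them, and an exact one has $\beta(\pi_x(p))=1$. So $D_0(x)$ is the value of $D$ at the points of type $x$. If $x,x'$ are twins in $F$, points of types $x,x'$ are twins in $F_1$. So $D_0$ is an $F$-set. The predecessors in $P_1$ of a point of type $x$ are the points of types $y\in P$ with $R(y,x)=1$. So $D_0$ is progressive, because $D$ is, and hence $D_0=1$ on $P$. Therefore $D=1$ on all points of types $x\in P$. These are all the predecessors of the points of type $*$. So $D=1$ on $P_1$.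

*$F\prec_bF_1$,* where $b$ is exact for $e_*$ (so $q_1(b)=1$), via
$$J(x,p)=\sup_{x'}\bigl(w(x,x')\wedge q(x')\wedge\beta(\pi_{x'}(p))\bigr),\qquad w=w_{q,R}.$$
(J1): for $x\in P$ take a twin $x'\in K$ and $p$ exact for $e_{x'}$; then $q_1(p)=1=J(x,p)$. If $J(x,p)>0$ with $x\in P$, then $p$ has type $x'$ for some twin $x'$ of $x$. So (J3): $R_1(p,b)=1$. And (J2): if $p_i$ has type $x_i'$, a twin of $x_i$, then $R_1(p_1,p_2)=R(x_1',x_2')=R(x_1,x_2)$. $\square$

## 8. Formulas that recognise wf frames and the relation $\prec$

We must now express "$a$ codes a wf frame" and "$F_s\prec F_r$" by formulas with values $0$ and $1$. The classical definitions, read with $\inf$ and $\sup$, need not be two-valued by themselves. The method in each case is to prove a *gap*: the value is $1$ in one case and at most $\frac12$ in the other (or $0$ and at least $\frac12$). Then $\beta$ (or doubling) makes it crisp. Each gap is proved by taking an approximate witness and sharpening it to an exact one.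

**8.1. Being a frame.** Let $\kappa(q,R)=\kappa_1\vee\kappa_2$ with
$$\kappa_1=\sup_{x,y}\bigl(q(x)\wedge q(y)\wedge R(x,y)\wedge\neg R(x,y)\bigr),\qquad\kappa_2=\sup_x\Bigl(q(x)\wedge\neg\sup_{x'}\bigl(q(x')\wedge w_{q,R}(x,x')\bigr)\Bigr).$$
These measure the failure of (F1) and of (F2).

**Lemma 8.1.** (i) If $\kappa(q,R)<\frac14$, then $(\sigma q,\sigma R)$ is a frame. (ii) If $(q,R)$ is a frame, then $\kappa(q,R)=0$.

Proof. (i) The set $P$ of $(\sigma q,\sigma R)$ is $\{q>\frac12\}$. For $x,y$ in it, $\kappa_1<\frac14$ gives $R(x,y)\wedge\neg R(x,y)<\frac14$, so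
$$R(x,y)\in[0,\tfrac14)\cup(\tfrac34,1],\tag{7}$$
hence $\sigma R(x,y)\in\{0,1\}$. This is (F1). For $x$ with $q(x)>\frac12$, $\kappa_2<\frac14$ gives $\sup_{x'}(q(x')\wedge w(x,x'))>\frac34$, so there is $x'$ with $q(x')>\frac34$ (so $\sigma q(x')=1$) and $w(x,x')>\frac34$. For $y$ with $q(y)>\frac12$ we have $\neg q(y)<\frac12$, so the other part of the bracket in $w$ exceeds $\frac34$: $|R(x,y)-R(x',y)|<\frac14$ and $|R(y,x)-R(y,x')|<\frac14$. By (7) the compared values lie on the same side of the gap, so their $\sigma$-values agree. Thus $x'$ is a twin of $x$ with $\sigma q(x')=1$, which is (F2).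

(ii) $\kappa_1=0$ by (F1). And $\kappa_2=0$, since a twin $x'\in K$ of $x\in P$ gives $q(x')\wedge w(x,x')=1$. $\square$

For $a\in M$ let
$$q_a=\sigma q^\circ_a,\qquad R_a=\sigma R^\circ_a,\qquad F_a=(q_a,R_a),\qquad\kappa(a)=\kappa(q^\circ_a,R^\circ_a),$$
and write $P_a,K_a,w_a$ accordingly. So $F_a$ is a frame if $\kappa(a)<\frac14$. If $a$ is a code of a frame $F$, then $F_a=F'$ is its reduct.

**8.2. Being wf.** The classical sentence is: every $d$ that is crisp, twin-invariant and progressive is total. For $d\in M$ let $\delta(x)=E(x,d)$. Relative to $(q,R)=F_a$ and $w=w_a$ put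
$$\mathrm{het}(d)=\sup_{x,x'}\bigl(q(x)\wedge q(x')\wedge w(x,x')\wedge\delta(x)\wedge\neg\delta(x')\bigr),\qquad\mathrm{tot}(d)=\inf_x\,[\neg q(x)\vee\sigma\delta(x)],$$
$$\mathrm{prog}(d)=\inf_x\Bigl[\neg q(x)\vee\sigma\delta(x)\vee\sup_y\bigl(q(y)\wedge R(y,x)\wedge\neg\sigma\delta(y)\bigr)\Bigr],$$
$$\mathrm{wf}(a)=\inf_d\,[4\,\mathrm{het}(d)\vee\neg\mathrm{prog}(d)\vee\mathrm{tot}(d)],\qquad\omega(a)=2\,\mathrm{wf}(a).$$

**Lemma 8.2.** If $F_a$ is a frame, then $\omega(a)=1$ if $F_a$ is wf, and $\omega(a)=0$ otherwise.

Proof. Write $P,K$ for $P_a,K_a$.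

*If $F_a$ is not wf, then $\mathrm{wf}(a)=0$.* By (5), let $D=E(\cdot,d)$ be a progressive $F_a$-set with $D(x_0)=0$ for some $x_0\in P$. Then $\mathrm{het}(d)=0$, since $D$ is crisp and twin-invariant on $P$ and $w=0$ for non-twins. Also $\mathrm{prog}(d)=1$: if $x\in P$ and $D(x)=0$, some $y\in P$ has $R(y,x)=1$, $D(y)=0$, and by (F2) we may take $y\in K$; for all other $x$ the bracket is $1$ because of one of its first two terms. Finally $\mathrm{tot}(d)=0$, using a twin of $x_0$ in $K$.

*If $\mathrm{wf}(a)<\frac12$, then $F_a$ is not wf.* Take $d$ with $\mathrm{het}(d)<\frac18$, $\mathrm{prog}(d)>\frac12$, $\mathrm{tot}(d)<\frac12$. Let $Q=\{q>\frac12\}$. Twins $x,x'\in Q$ (including $x=x'$) satisfy $\delta(x)\wedge\neg\delta(x')<\frac18$. Taking $x=x'$, we see $\delta<\frac18$ or $\delta>\frac78$ at each point of $Q$, so $\sigma\delta$ is $\{0,1\}$-valued on $Q$. Moreover twins in $Q$ cannot have $\delta(x)>\frac78$ and $\delta(x')<\frac18$, so $\sigma\delta$ is twin-invariant on $Q$. Now sharpen: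
$$D(x)=\sup_{x'}\bigl(w(x,x')\wedge\sigma q(x')\wedge\sigma\delta(x')\bigr).$$
For $x\in P$ this is the value of $\sigma\delta$ at the twins of $x$ in $Q$ (one of them is in $K$, where $\sigma q=1$). So $D$ is an $F_a$-set.

It is progressive: let $x\in P$ with $D(x)=0$, and take a twin $x'\in K$. Then $\sigma\delta(x')=0$ and $\neg q(x')=0$, so $\mathrm{prog}(d)>\frac12$ gives $y$ with $q(y)>\frac12$, $R(y,x')>\frac12$ and $\sigma\delta(y)<\frac12$. Since $R$ is crisp on $P$, $R(y,x)=R(y,x')=1$; since $\sigma\delta$ is crisp on $Q$, $\sigma\delta(y)=0$, so $D(y)=0$. Thus $x$ has a predecessor in $P$ at which $D$ is not $1$.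

It is not total: from $\mathrm{tot}(d)<\frac12$ there is $x\in Q$ with $\sigma\delta(x)<\frac12$, so $D(x)=\sigma\delta(x)=0$. Hence $F_a$ is not wf.

So if $F_a$ is wf, $\mathrm{wf}(a)\ge\frac12$ and $\omega(a)=1$; otherwise $\omega(a)=0$. $\square$

**8.3. The relation $\prec$.** By Lemma 5.4, functions $J\in\mathcal D_2$ may be quantified through codes $j$. For $s,r,j,b\in M$ write $j(x,y):=R^\circ_j(x,y)$, and let $\epsilon(s,r,j,b)$ be the minimum of the three values
$$\inf_x\Bigl[\neg q_s(x)\vee\sup_y\bigl(q_r(y)\wedge j(x,y)\bigr)\Bigr],\tag{8}$$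
$$\inf_{x_1,x_2,y_1,y_2}\bigl[\neg q_s(x_1)\vee\neg q_s(x_2)\vee\neg q_r(y_1)\vee\neg q_r(y_2)\vee\neg j(x_1,y_1)\vee\neg j(x_2,y_2)\vee\neg R_s(x_1,x_2)\vee R_r(y_1,y_2)\bigr],\tag{9}$$
$$\inf_{x,y}\bigl[\neg q_s(x)\vee\neg q_r(y)\vee\neg j(x,y)\vee R_r(y,b)\bigr].\tag{10}$$
Let
$$\ell(s,r,b)=\sup_j\epsilon(s,r,j,b),\qquad\Lambda(s,r,b)=\beta(\ell(s,r,b)),\qquad\lambda(s,r)=\beta\Bigl(\sup_b\bigl(q_r(b)\wedge\ell(s,r,b)\bigr)\Bigr).$$

**Lemma 8.3.** Let $F_s,F_r$ be frames. For $b\in P_r$, $\Lambda(s,r,b)=1$ if $F_s\prec_bF_r$, and $\Lambda(s,r,b)=0$ otherwise. Moreover $\lambda(s,r)=1$ if $F_s\prec F_r$, and $\lambda(s,r)=0$ otherwise.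

Proof. *If $F_s\prec_bF_r$ via $J$,* take $j$ with $R^\circ_j=J$. Then (J1) makes (8) equal to $1$; (J2) and crispness of $R_s$ on $P_s$ make (9) equal to $1$; (J3) makes (10) equal to $1$. So $\ell(s,r,b)=1$.

*Conversely, let $\ell(s,r,b)>\frac12$;* we show $F_s\prec_bF_r$. Choose $j$ with $v:=\epsilon(s,r,j,b)>\frac12$. The trouble is that (8) gives only values near $v$, while (J1) wants the value $1$. So let $v'=\frac12(v+\frac12)\in(\frac12,v)$, choose $k$ with $2^{k+1}(v'-\frac12)\ge1$, and put
$$\chi(t)=2^k\beta(t)=\min\bigl(1,\max(0,2^{k+1}(t-\tfrac12))\bigr),$$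
so that $\chi(t)=0$ for $t\le\frac12$ and $\chi(t)=1$ for $t\ge v'$. Let
$$J(x,y)=\sup_{x',y'}\Bigl(w_s(x,x')\wedge w_r(y,y')\wedge\chi\bigl(q_s(x')\wedge q_r(y')\wedge j(x',y')\bigr)\Bigr)\in\mathcal D_2 .$$
If $J(x,y)>0$ with $x\in P_s$, $y\in P_r$, there are twins $x'$ of $x$ and $y'$ of $y$ with $q_s(x'),q_r(y'),j(x',y')>\frac12$.

* (J1): for $x\in P_s$ take a twin $x'\in K_s$. By (8), $\sup_y(q_r(y)\wedge j(x',y))\ge v>v'$, so some $y'$ has $q_r(y')\wedge j(x',y')\ge v'$. For a twin $y\in K_r$ of $y'$ we get $J(x,y)\ge\chi(v')=1$.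
* (J2): given two such pairs $(x_i,y_i)$ with $R_s(x_1,x_2)=1$, also $R_s(x_1',x_2')=1$. In (9) at $(x_1',x_2',y_1',y_2')$ all negated terms are $<\frac12$ and the maximum is $\ge v>\frac12$, so $R_r(y_1',y_2')>\frac12$. By (F1), $1=R_r(y_1',y_2')=R_r(y_1,y_2)$.
* (J3): in (10) at $(x',y')$ the three negated terms are $<\frac12$ and the maximum is $\ge v>\frac12$, so $R_r(y',b)>\frac12$. Since $y',b\in P_r$, $1=R_r(y',b)=R_r(y,b)$.

So $F_s\prec_bF_r$. Thus for $b\in P_r$ we have the gap: $\ell(s,r,b)=1$ if $F_s\prec_bF_r$, and $\ell(s,r,b)\le\frac12$ otherwise. This proves the claim for $\Lambda$. For $\lambda$: if $F_s\prec_bF_r$, replace $b$ by a twin in $K_r$; the supremum is then $1$. If $F_s\not\prec F_r$, the supremum is $\le\frac12$, since $q_r(b)=0$ for $b\notin P_r$. $\square$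

**8.4. The index set $I$.** Let
$$V(a)=\neg4\kappa(a)\wedge\omega(a),\qquad I=\{a\in M:V(a)>0\}.$$
If $V(a)>0$, then $\kappa(a)<\frac14$, so $F_a$ is a frame, and Lemma 8.2 applies. Hence
$$I=\{a:\kappa(a)<\tfrac14\text{ and }F_a\text{ is wf}\}.$$
For $s,r\in I$ write $s\prec r$ and $s\prec_br$ for $F_s\prec F_r$ and $F_s\prec_bF_r$. On $I$ the function $V$ may take values strictly between $0$ and $1$; part (iii) of the following lemma is what makes this harmless.

**Lemma 8.4.** (i) $I\ne\emptyset$.

(ii) For $a\in I$ there is $a_1\in I$ with $a\prec a_1$.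

(iii) For $a\in I$ let $a^\circ$ be a code of $(q_a,R_a)$. Then $a^\circ\in I$, $V(a^\circ)=1$, and for all $t\in I$: $t\prec a\iff t\prec a^\circ$; and $a\prec_bt\iff a^\circ\prec_bt$ for all $b\in P_t$ (hence $a\prec t\iff a^\circ\prec t$).

Proof. (i) Take a code of $(q,R)=(0,0)$; there $\kappa=0$ and $P=\emptyset$.

(ii) Let $F_1$ be the wf frame of Lemma 7.2 for $F_a$, and $a_1$ a code of it. Then $\kappa(a_1)=0$ by Lemma 8.1(ii), $F_{a_1}=F_1'$ is wf by Lemma 7.1(b), and $F_a\prec F_1'$ by Lemma 7.1(c).

(iii) We have $\kappa(a^\circ)=\kappa(q_a,R_a)=0$ by Lemma 8.1(ii), and $F_{a^\circ}=F_a'$, which is wf by Lemma 7.1(b). So $V(a^\circ)=1$. The equivalences are Lemma 7.1(c) and (d). $\square$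

The relation $\prec$ on $I$ is now as in the list of Section 3: two-valued and definable, transitive (Lemma 6.2), and without last element (Lemma 8.4(ii)). Minimal elements of definable sets will come from wf.

## 9. The $\limsup$ equation inside the structure

We transfer (3) to $(I,\prec)$. By Lemma 5.5 there is $f\in\mathcal D_1$ such that for all $a\in M$
$$f(a)=2\,(i(a)\ominus L),\qquad i(a)=\inf_s\,[\neg V(s)\vee\neg\lambda(s,a)\vee f(s)],\tag{11}$$
$$L=\inf_a\,[\neg V(a)\vee U(a)],\qquad U(a)=\sup_s\,[V(s)\wedge\lambda(a,s)\wedge f(s)].\tag{12}$$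
Note that also $i\in\mathcal D_1$.

**Step 1: the formulas mean what they should.** We claim that for $a\in I$, with $\inf\emptyset=1$,
$$i(a)=\inf\{f(s):s\in I,\ s\prec a\},\qquad U(a)=\sup\{f(s):s\in I,\ a\prec s\},\qquad L=\inf_{a\in I}U(a).\tag{13}$$
Elements $s\notin I$ have $V(s)=0$ and contribute only the trivial values, $1$ to an infimum and $0$ to a supremum. On $I$, $\lambda$ is the characteristic function of $\prec$ by Lemma 8.3. So (11) and (12) give, for $a\in I$,
$$i(a)=\inf_{s\in I,\,s\prec a}\bigl(\neg V(s)\vee f(s)\bigr),\qquad U(a)=\sup_{s\in I,\,a\prec s}\bigl(V(s)\wedge f(s)\bigr).$$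
By Lemma 8.4(iii), $s$ and $s^\circ$ have the same elements of $I$ below and above them. Hence
$$i(s)=i(s^\circ),\qquad U(s)=U(s^\circ),\qquad f(s)=f(s^\circ)\qquad(s\in I),\tag{14}$$
the last by (11). Now let $s\in I$, $s\prec a$. Then $s^\circ\in I$, $s^\circ\prec a$ and $V(s^\circ)=1$, so $i(a)\le\neg V(s^\circ)\vee f(s^\circ)=f(s)$. Thus $i(a)\le\inf\{f(s):s\in I,s\prec a\}$, and "$\ge$" is clear since $\neg V(s)\vee f(s)\ge f(s)$. Dually, if $a\prec s\in I$, then $a\prec s^\circ$ and $U(a)\ge V(s^\circ)\wedge f(s^\circ)=f(s)$, while $V(s)\wedge f(s)\le f(s)$. Finally $L=\inf_{a\in I}(\neg V(a)\vee U(a))\ge\inf_{a\in I}U(a)$, and $a^\circ$ gives $L\le\neg V(a^\circ)\vee U(a^\circ)=U(a)$ for each $a\in I$.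

**Step 2: $L=0$.** This is the first half of the argument on $\mathbb N$. Let $\eta>0$. Choose $a_0\in I$ with $U(a_0)\le L+\eta$, and $a_1\in I$ with $a_0\prec a_1$. Then $f(a_1)\le U(a_0)\le L+\eta$. If $s\in I$ and $a_1\prec s$, then $i(s)\le f(a_1)$, so $f(s)\le2\max(0,f(a_1)-L)\le2\eta$. Hence $L\le U(a_1)\le2\eta$. As $\eta$ is arbitrary, $L=0$. Consequently
$$f(a)=\min(1,2\,i(a))\qquad\text{for all }a\in M.\tag{15}$$

**Step 3: a gap for $i$.** On $\mathbb N$ we could now use induction. Here only crisp definable sets may be tested, so we first show that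
$$i(a)\in[0,\tfrac12]\cup\{1\}\qquad\text{for }a\in I.\tag{16}$$
Let $i(a)>\frac12$. For $s\in I$ with $s\prec a$, transitivity shows that everything below $s$ is below $a$, so $i(s)\ge i(a)>\frac12$ by (13), and $f(s)=1$ by (15). So $i(a)=1$ by (13). This is the purpose of the factor $2$ in (11).

**Step 4: a minimal bad element.** Let $B=\{a\in I:i(a)\le\frac12\}$ and suppose there is $r\in B$. We claim that $B$ has an element $s$ such that no $t\in B$ has $t\prec s$. The element $r$ need not be minimal itself, but $F_r$ is wf, so we look for a minimal bad element through the points of $F_r$. Consider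
$$D(x)=\inf_s\bigl[\neg V(s)\vee\neg\Lambda(s,r,x)\vee\beta(i(s))\bigr]\in\mathcal D_1 .$$
We claim that for $x\in P_r$, $D(x)=0$ if some $s\in B$ has $s\prec_xr$, and $D(x)=1$ otherwise. For $s\in I$ we have $\Lambda(s,r,x)\in\{0,1\}$ by Lemma 8.3, and by (16) $\beta(i(s))$ is $0$ if $s\in B$ and $1$ otherwise. If some $s\in B$ has $s\prec_xr$, then by (14) and Lemma 8.4(iii) $s^\circ\in B$, $s^\circ\prec_xr$ and $V(s^\circ)=1$, so $D(x)=0$. If not, every $s$ contributes $1$: those outside $I$ through $\neg V$, those in $I\setminus B$ through $\beta(i(s))$, those in $B$ through $\neg\Lambda$. So $D$ is crisp on $P_r$. Since $s\prec_xr$ depends only on the twin class of $x$, $D$ is an $F_r$-set.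

* If $D=1$ on $P_r$, then no $s\in B$ has $s\prec r$, and $s=r$ is as claimed.
* Otherwise, as $F_r$ is wf, $D$ is not progressive: there is $x\in P_r$ with $D(x)=0$, and $D(y)=1$ whenever $y\in P_r$, $R_r(y,x)=1$. Take $s\in B$ with $s\prec_xr$ via $J$. Suppose some $t\in B$ has $t\prec_bs$ with $b\in P_s$. By (J1) there is $y\in K_r$ with $J(b,y)=1$. By (J3), $R_r(y,x)=1$. By Lemma 6.2(ii), $t\prec_yr$, so $D(y)=0$. This contradicts the choice of $x$. So $s$ is as claimed.

**Step 5: there is no bad element.** Let $s$ be as in Step 4. Every $t\in I$ with $t\prec s$ is outside $B$, so $i(t)=1$ by (16), and $f(t)=1$ by (15). Hence $i(s)=1$ by (13), contradicting $s\in B$. So $B=\emptyset$, and by (16) $i=1$ on $I$.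

**Step 6: the contradiction.** By Step 5 and (15), $f=1$ on $I$. By Lemma 8.4(ii) every $a\in I$ has some $a_1\in I$ above it, so $U(a)=1$ for all $a\in I$ by (13). Since $I\ne\emptyset$, $L=\inf_{a\in I}U(a)=1$. This contradicts $L=0$ from Step 2.

So there is no naive structure, which is Proposition 4. By 4.1, Theorem 2 holds, and by 4.2, $T\vdash\bot$, which is Theorem 1. $\blacksquare$
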